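\title{Gallai--Ramsey numbers of books}

\begin{abstract}
The book $B_m$ consists of $m$ triangles that share an edge. We determine the Gallai--Ramsey number $gr_k(K_3:B_m)$ for all $m\ge1$ and $k\ge2$ in terms of the Ramsey number $R=R(B_m,B_m)$. For odd $k\ge3$ it equals $5^{(k-3)/2}\max\{2(R-1),9m-7\}+1$, and for even $k\ge4$ it equals $5^{(k-4)/2}\max\{5(R-1),18m-14\}+1$. A conjectured formula, in which each maximum is replaced by its first term, therefore fails for every odd $k\ge3$ when $m=8$ or $m\ge10$. For even $k$ it holds when $4m+1$ is a prime power, when $m\le55$, and when $m$ is large. The upper bound is an induction along Gallai partitions in which small parts are remembered as weights on colors.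
\end{abstract}

\section{Introduction}

A \emph{coloring} is an assignment of colors to the edges of a complete graph. A triangle is \emph{rainbow} if its three edges have three different colors, and a \emph{Gallai coloring} is a coloring without rainbow triangles. For a graph $H$ and an integer $k\ge1$, the \emph{Gallai--Ramsey number} $gr_k(K_3:H)$ is the least $n$ such that every coloring of $K_n$ with at most $k$ colors contains a rainbow triangle or a monochromatic copy of $H$. Two colors cannot produce a rainbow triangle, so $gr_2(K_3:H)$ is the classical Ramsey number $R(H,H)$. For $k\ge3$ the number measures how much further colors help to avoid $H$ when no triangle may show three of them.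

The \emph{book} with $m$ pages, $B_m=K_2+\overline{K_m}$, consists of an edge together with $m$ further vertices joined to both of its ends; thus $B_1=K_3$. We ask for $gr_k(K_3:B_m)$ in terms of $m$, $k$ and $R(B_m,B_m)$.

There is an answer that one would guess first. Every book contains a triangle, so a color that forms a triangle-free graph is harmless. From a Gallai coloring without monochromatic $B_m$ we can therefore build larger ones in two ways: join two copies by a new color, or place five copies at the vertices of a pentagon and use two new colors, one along the sides and one along the diagonals. One new color doubles the order, and two new colors multiply it by $5$, which is better than doubling twice. Starting from an extremal $2$-coloring on $R(B_m,B_m)-1$ vertices, one should use the pentagon as often as possible and double once if a color is left over. It has been conjectured that this is optimal, that is, that for all $m\ge1$ and $k\ge2$,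
\begin{equation}\label{eq:conj}
gr_k(K_3:B_m)=\begin{cases}(R(B_m,B_m)-1)\cdot5^{(k-2)/2}+1&\text{if $k$ is even,}\\[2pt] 2\,(R(B_m,B_m)-1)\cdot5^{(k-3)/2}+1&\text{if $k$ is odd.}\end{cases}
\end{equation}
For $k=2$ this is the remark above, and for $m=1$ it has a short proof (Example~\ref{ex:triangle}). In general it is false.

\begin{theorem}\label{thm:false}
Formula \eqref{eq:conj} fails for every odd $k\ge3$ and every $m\ge10$. It also fails for $m=8$ and every odd $k\ge3$.
\end{theorem}

The colorings behind \eqref{eq:conj} let only two colors form triangles. With three colors one can do better by letting all three do so: there is a $3$-coloring on $9m-7$ vertices, whereas doubling gives at most $8m+2$. This coloring is the only ingredient that \eqref{eq:conj} misses.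

\begin{theorem}\label{thm:main}
Let $m\ge1$ and $R=R(B_m,B_m)$. Then
\[
gr_k(K_3:B_m)=\begin{cases}R&\text{if }k=2,\\[2pt] 5^{(k-3)/2}\max\{2(R-1),\,9m-7\}+1&\text{if $k\ge3$ is odd,}\\[2pt] 5^{(k-4)/2}\max\{5(R-1),\,18m-14\}+1&\text{if $k\ge4$ is even.}\end{cases}
\]
\end{theorem}

\begin{corollary}\label{cor:when}
Let $R=R(B_m,B_m)$.
\begin{itemize}
\item[(a)] For odd $k\ge3$, formula \eqref{eq:conj} holds if and only if $2(R-1)\ge9m-7$. It fails for $m=8$ and for all $m\ge10$. It holds for $m\in\{1,2,3,4,6,7,9\}$. For $m=5$ it holds if and only if $R(B_5,B_5)\ge20$.
\item[(b)] For even $k\ge4$, formula \eqref{eq:conj} holds if and only if $5(R-1)\ge18m-14$. This is the case whenever $4m+1$ is a prime power, for all $m\le55$, and for all sufficiently large $m$.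
\end{itemize}
\end{corollary}

Sections~\ref{sec:count} and~\ref{sec:constr} prove Theorem~\ref{thm:false} and the lower bound in Theorem~\ref{thm:main}; they need no structure theory of Gallai colorings. Sections~\ref{sec:config}--\ref{sec:induction} prove the upper bound, and Section~\ref{sec:when} derives Corollary~\ref{cor:when}.

\medskip\noindent\textbf{Notation.} We fix $m\ge1$ and put
\[
t=m-1,\qquad r=R(B_m,B_m)-1 .
\]
A \emph{$c$-edge} is an edge of color $c$; $c$-neighbors and $c$-degrees refer to the graph of $c$-edges. The \emph{codegree} of a $c$-edge $uv$ is the number of common $c$-neighbors of $u$ and $v$, that is, the number of monochromatic triangles that contain $uv$. A coloring has no monochromatic $B_m$ exactly when every edge has codegree at most $t$. A Gallai coloring with this property is called \emph{good}, and $f_k$ is the largest order of a good coloring with at most $k$ colors; it is finite by Ramsey's theorem. A good coloring stays good on every subset of the vertices, so $f_k=gr_k(K_3:B_m)-1$. In particular $f_1=t+2$ and $f_2=r$.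

\section{Counting monochromatic triangles}\label{sec:count}

To compare anything with \eqref{eq:conj} we need bounds on $r$. The upper bound comes from counting monochromatic triangles in two ways: a large $2$-colored complete graph has many of them, and small codegrees allow only few. We do the count for a vertex set divided into parts, with two colors between the parts, because this is the shape of a Gallai coloring. Edges between different parts are called \emph{cross edges}, and their colors \emph{cross colors}.

\begin{lemma}\label{lem:count}
Let the vertex set of a colored $K_n$ be partitioned into at least two parts such that all edges between two given parts have the same color, only the colors $1$ and $2$ occur on cross edges, and every cross edge has codegree at most $t$. If $s$ is the largest size of a part, then $n\le4t+5s$.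
\end{lemma}

\begin{proof}
For a vertex $v$ let $s(v)$ be the size of its part and $d_i(v)$ the number of cross edges of color $i$ at $v$, so that $d_1(v)+d_2(v)=n-s(v)$. Call a triple of vertices \emph{transversal} if it meets three parts, and let $T$ be the number of such triples. The transversal triples through $v$ correspond to the pairs of vertices outside the part of $v$ that lie in different parts, so
\[
3T=\frac12\sum_v\Big[(n-s(v))^2-\sum_{Q\not\ni v}|Q|^2\Big],
\]
where $Q$ runs over the parts. Since $\sum_v\sum_{Q\not\ni v}|Q|^2=\sum_Q|Q|^2(n-|Q|)=\sum_vs(v)(n-s(v))$, this gives $6T=\sum_v(n-s(v))(n-2s(v))$.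

A transversal triple that is not monochromatic has exactly two vertices at which its two edges differ in color. Conversely, two cross edges of different colors at $v$ end in different parts, because each part sends a single color to the part of $v$. So there are exactly $\frac12\sum_vd_1(v)d_2(v)$ such triples, and the number $T_0$ of monochromatic transversal triples satisfies
\begin{equation}\label{eq:lower}
T_0=T-\frac12\sum_vd_1(v)d_2(v)\ \ge\ \frac16\sum_v(n-s(v))(n-2s(v))-\frac18\sum_v(n-s(v))^2 .
\end{equation}
On the other hand, each of the $\frac12\sum_v(n-s(v))$ cross edges lies in at most $t$ of these triples, and each triple has three cross edges, so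
\begin{equation}\label{eq:upper}
T_0\le\frac t6\sum_v(n-s(v)).
\end{equation}
We combine \eqref{eq:lower} and \eqref{eq:upper}, multiply by $24$, and use $4(n-2s(v))-3(n-s(v))=n-5s(v)$:
\begin{equation}\label{eq:sum}
\sum_v(n-s(v))\,(n-5s(v)-4t)\le0 .
\end{equation}
There are at least two parts, so $n-s(v)>0$ for all $v$, and some $v$ has $n\le4t+5s(v)$.
\end{proof}

We recall two standard objects. A graph is \emph{strongly regular with parameters} $(n,d,\lambda,\mu)$ if it has $n$ vertices, is $d$-regular, and any two adjacent (nonadjacent) vertices have exactly $\lambda$ (exactly $\mu$) common neighbors. A \emph{conference graph} is one with parameters $(4m+1,2m,m-1,m)$; it can exist only if $4m+1$ is a sum of two squares \cite{Belevitch,vLS}. For a prime power $q\equiv1\pmod4$, the \emph{Paley coloring} of order $q$ has vertex set $\mathbb F_q$ and gives $uv$ color $1$ if $u-v$ is a square and color $2$ otherwise; this is well defined because $-1$ is a square in $\mathbb F_q$.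

Parts (a) and (b) of the next lemma are bounds of Rousseau and Sheehan \cite{RS}.

\begin{lemma}\label{lem:two}
\begin{itemize}
\item[(a)] $r\le4m+1$.
\item[(b)] If $4m+1$ is not a sum of two squares, then $r\le4m$.
\item[(c)] Every edge of the Paley coloring of order $q$ has codegree $(q-5)/4$. Hence $r\ge q$ for every prime power $q\equiv1\pmod4$ with $q\le4m+1$.
\item[(d)] $r\ge2t+4$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Lemma~\ref{lem:count} with singleton parts gives $r\le4t+5=4m+1$.

(b) Suppose that there is a good $2$-coloring of order $n=4m+1=4t+5$. With singleton parts every term of \eqref{eq:sum} is $0$, so \eqref{eq:lower} and \eqref{eq:upper} are equalities. The first means $d_1(v)=d_2(v)=2m$ for all $v$, the second that every edge has codegree exactly $m-1$. Let $uv$ be a $2$-edge. Of the other $4m-1$ vertices, $m-1$ are $2$-neighbors of both $u$ and $v$, and the remaining $3m$ are $1$-neighbors of $u$ or of $v$. So $u$ and $v$ have $2m+2m-3m=m$ common $1$-neighbors, and the $1$-edges form a conference graph. Hence $4m+1$ is a sum of two squares.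

(c) If $uv$ is an edge, the map $z\mapsto(z-v)/(u-v)$ sends it to the $1$-edge with ends $1$ and $0$. The map preserves both colors if $u-v$ is a square and exchanges them if not. So all edges have the same codegree $\lambda$. Every vertex has $(q-1)/2$ neighbors in each color, so \eqref{eq:lower} and, with $\lambda$ in place of $t$, \eqref{eq:upper} are equalities. Then \eqref{eq:sum} is an equality, which says $q-5-4\lambda=0$. If $q\le4m+1$, then $\lambda\le t$ and the coloring is good.

(d) Take two cliques of order $t+2$ in color $1$ and join them in color $2$. The $1$-edges have codegree $t$, and the $2$-edges form a bipartite graph.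
\end{proof}

\section{Constructions and the disproof}\label{sec:constr}

To \emph{substitute} colorings $G_1,\dots,G_q$ into a coloring $G$ of $K_q$ is to take disjoint copies of the $G_i$ and to give all edges between $G_i$ and $G_j$ the color of $ij$ in $G$. If $G$ has at most two colors and the $G_i$ are Gallai colorings, the result is a Gallai coloring: a triangle that meets three of the $G_i$ uses only colors of $G$, a triangle that meets two of them has two edges between the same two copies, and a triangle inside one $G_i$ is not rainbow.

\begin{lemma}\label{lem:subst}
For $k\ge3$ we have $f_k\ge2f_{k-1}$ and $f_k\ge5f_{k-2}$.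
\end{lemma}

\begin{proof}
Substitute two good colorings of order $f_{k-1}$ with $k-1$ colors into a single edge of a new color, or five good colorings of order $f_{k-2}$ with $k-2$ colors into the coloring of $K_5$ whose classes are two $5$-cycles in two new colors. A new color does not occur inside the copies, so a triangle in that color would meet three copies and give a triangle in a single edge or in a $5$-cycle. Hence edges of new colors have codegree $0$. Edges of old colors keep their codegrees.
\end{proof}

With three colors, doubling gives $2r\le8t+10$. To see how to beat this, reverse the roles: put the third color inside and the $2$-coloring outside. Take a $2$-coloring in colors $2,3$ of order $4\lambda+5$ in which all codegrees equal $\lambda$, as in Lemma~\ref{lem:two}(c), and substitute cliques of order $s$ in color $1$. Cross edges now have codegree $\lambda s$, edges inside the cliques have codegree $s-2$, and the order is $(4\lambda+5)s$. For $\lambda=0$, the pentagon, the cliques limit us to $s\le t+2$ and order $5t+10$. For $\lambda\ge1$ the condition is $\lambda s\le t$, and the order is at most $(4+5/\lambda)t$. (When $\lambda s=t$ the order is $4t+5s$, so Lemma~\ref{lem:count}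 is sharp.) The best choice is $\lambda=1$, $s=t$, with order $9t$. The edges inside the cliques then have codegree only $t-2$, and the two spare units pay for two more vertices.

\begin{lemma}\label{lem:nine}
If $m\ge2$, then $f_3\ge9t+2=9m-7$.
\end{lemma}

\begin{proof}
Color the complete graph on $\mathbb Z_3^2$ by giving $pp'$ color $2$ if $p$ and $p'$ differ in exactly one coordinate and color $3$ if they differ in both. Every edge has codegree $1$. Indeed, let $p=(a,b)$ and $p'=(a,b')$. A $2$-neighbor of $p$ other than $p'$ is either $(a,b'')$, with $b''$ the third value, or has the form $(a',b)$ with $a'\ne a$; only the first is a $2$-neighbor of $p'$. The same holds with the coordinates exchanged. If $p,p'$ differ in both coordinates, a common $3$-neighbor must take the third value in each coordinate.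

Substitute for each $p$ a clique $V_p$ of order $t\ge1$ in color $1$, and let $U=\bigcup_pV_p$. Add two vertices $y,y'$, give $yy'$ color $2$, and join both to all of $U$ in color $1$. This is the result of two substitutions into colorings with at most two colors, so it is a Gallai coloring, of order $9t+2$. The codegrees are as follows.
\begin{itemize}
\item An edge between $V_p$ and $V_{p'}$ has color $2$ or $3$, and its common neighbors in that color form one set $V_{p''}$: codegree $t$.
\item The edge $yy'$ has codegree $0$, as all other edges at $y$ have color $1$.
\item An edge inside $V_p$ has as common $1$-neighbors the other $t-2$ vertices of $V_p$ and $y,y'$: codegree $t$.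
\item For $v\in V_p$, the $1$-neighbors of $v$ are $V_p\setminus\{v\}$, $y$ and $y'$, and those of $y$ are the vertices of $U$. So $vy$ has codegree $t-1$, and so has $vy'$.\qedhere
\end{itemize}
\end{proof}

The edge $yy'$ must avoid color $1$, in which its codegree would be $9t$. For $t\ge2$ a third vertex joined to $U$ in color $1$ would raise the codegrees inside the $V_p$ to $t+1$.

\begin{example}
Let $m=10$ and $k=3$. Nine cliques of order $9$ and two further vertices give a good coloring of $K_{83}$, so $gr_3(K_3:B_{10})\ge84$. Since $r\le41$, the value in \eqref{eq:conj} is at most $2\cdot41+1=83$.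
\end{example}

\begin{proof}[Proof of Theorem~\ref{thm:false}]
Let $k\ge3$ be odd and $m\ge2$. By Lemmas~\ref{lem:nine} and~\ref{lem:subst}, $gr_k(K_3:B_m)\ge5^{(k-3)/2}(9m-7)+1$, while \eqref{eq:conj} predicts $5^{(k-3)/2}\cdot2r+1$. So \eqref{eq:conj} fails as soon as $2r<9m-7$. For $m\ge10$, Lemma~\ref{lem:two}(a) gives $2r\le8m+2<9m-7$. For $m=8$ we have $4m+1=33$, and none of $33-0,\,33-1,\,33-4,\,33-9,\,33-16,\,33-25$ is a square. Lemma~\ref{lem:two}(b) gives $2r\le64<65=9m-7$.
\end{proof}

We now collect the best that the constructions give. Put
\begin{equation}\label{eq:ak}
a_2=r,\qquad a_3=\max\{2r,9t+2\},\qquad a_4=\max\{5r,2a_3\},\qquad a_k=5a_{k-2}\quad(k\ge5).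
\end{equation}
Here $a_4=\max\{5r,18t+4\}$, and $9t+2=9m-7$, $18t+4=18m-14$, so Theorem~\ref{thm:main} states that $f_k=a_k$ for all $k\ge2$.

\begin{proposition}\label{prop:lower}
$f_k\ge a_k$ for all $k\ge2$.
\end{proposition}

\begin{proof}
We have $f_2=r$. Next $f_3\ge2r$ by Lemma~\ref{lem:subst}, and $f_3\ge9t+2$ by Lemma~\ref{lem:nine} if $t\ge1$; if $t=0$, then $9t+2=2\le2r$. Lemma~\ref{lem:subst} then gives $f_4\ge\max\{5f_2,2f_3\}\ge a_4$ and, by induction, $f_k\ge5f_{k-2}\ge a_k$ for $k\ge5$.
\end{proof}

The upper bound uses three properties of the numbers $a_k$.

\begin{lemma}\label{lem:ak}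
\begin{itemize}
\item[(a)] $2a_{k-1}\le a_k$ and $a_k\ge2^{k-3}(9t+2)$ for $k\ge3$.
\item[(b)] $2kt+1\le a_k$ for $k\ge3$, and $(k+9)t\le a_k$ for $k\ge4$.
\item[(c)] $5(t+2)\le a_3$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The first inequality holds for $k=3,4$ by definition. For $k=5$, $2a_4=\max\{10r,4a_3\}\le5a_3=a_5$ because $2r\le a_3$. For $k=6$, $2a_5=10a_3\le5a_4=a_6$. For $k\ge7$ it is the inequality for $k-2$ multiplied by $5$. The second inequality follows from the first and $a_3\ge9t+2$.

(b) By (a) it suffices that $2k\le9\cdot2^{k-3}$ for $k\ge3$ and $k+9\le9\cdot2^{k-3}$ for $k\ge4$. These read $6\le9$ and $13\le18$ in the first cases, and the left sides less than double when $k$ grows by $1$.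

(c) For $t\ge2$ we have $5t+10\le9t+2$. For $t=0$ and $t=1$, Lemma~\ref{lem:two}(c) with $q=5$ and $q=9$ gives $2r\ge10$ and $2r\ge18>15$.
\end{proof}

\section{Gallai partitions and weighted colors}\label{sec:config}

A \emph{Gallai partition} of a colored complete graph is a partition of the vertex set into at least two parts such that all edges between two given parts have the same color and at most two cross colors occur. Gallai's theorem \cite{Gallai} (see \cite{GS}) states that every Gallai coloring on at least two vertices has a Gallai partition. In other words, every Gallai coloring arises by substitution as in Section~\ref{sec:constr}. We call a Gallai partition \emph{minimal} if it has as few parts as possible.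

\begin{lemma}\label{lem:minimal}
A minimal Gallai partition has either two parts, or at least four parts; in the second case there are two cross colors and each part is incident with cross edges of both.
\end{lemma}

\begin{proof}
If there are at least three parts and all cross edges at a part $P$ have one color, then $P$ and its complement form a Gallai partition with two parts, against minimality. With exactly three parts such a $P$ exists: two of the three pairs of parts have the same color, and these two pairs share a part.
\end{proof}

\begin{example}\label{ex:triangle}
Let $m=1$, so that good means free of monochromatic triangles, $f_1=2$, and $f_2=5$ by Lemma~\ref{lem:two}(a),(c). Take a good coloring with $k\ge3$ colors and a minimal Gallai partition. A part $P$ that receives color $c$ from a vertex $z$ outside contains no $c$-edge, since such an edge would form a monochromatic triangle with $z$. If there are two parts, neither contains the cross color, and the order is at most $2f_{k-1}$. Otherwise no part contains either cross color, and there are at most five parts, since one vertex from each part gives a good $2$-coloring; the order is at most $5f_{k-2}$. With Lemma~\ref{lem:subst}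 we get $f_k=\max\{2f_{k-1},5f_{k-2}\}$, so $f_k=5^{k/2}$ for even $k$ and $f_k=2\cdot5^{(k-1)/2}$ for odd $k$. This is \eqref{eq:conj} for $m=1$.
\end{example}

For $m\ge2$ the first step of this argument fails. A set $Z$ joined to a part in color $c$ removes $c$ from the part only if $|Z|\ge t+1$. If $|Z|\le t$, the color survives, the number of colors does not drop, and induction on $k$ gives nothing. The coloring of Lemma~\ref{lem:nine} shows that this case matters: there $Z=\{y,y'\}$, and color $1$ still occurs in $U$. But the color does not survive unharmed. Inside the part, its degrees are at most $t$ and its codegrees at most $t-|Z|$. We record these two restrictions, delete $Z$, and keep $|Z|$ in the count as a weight attached to $c$.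

\begin{definition}\label{def:config}
Let $j,l\ge0$. A \emph{configuration of type $(j,l)$} consists of a nonempty set $A$, disjoint sets $F$ of $j$ \emph{free} colors and $L$ of $l$ \emph{limited} colors, \emph{weights} $b_c\in\{1,\dots,t\}$ for $c\in L$, and a Gallai coloring of the complete graph on $A$ with colors from $F\cup L$, not all of which need occur, such that
\begin{itemize}
\item every edge of a free color has codegree at most $t$;
\item for every $c\in L$, every vertex has $c$-degree at most $t$ and every $c$-edge has codegree at most $t-b_c$.
\end{itemize}
Its \emph{total weight} is $\sigma=\sum_{c\in L}b_c\le lt$ and its \emph{value} is $\operatorname{val}(A)=|A|+\sigma$. The largest value of a configuration of type $(j,l)$ is $M(j,l)$.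
\end{definition}

The coloring of a configuration is good, so values of a given type are bounded. Types with $l\ge1$ exist only if $t\ge1$, and statements about $M(j,l)$ with $l\ge1$ are made under this assumption. A configuration of type $(k,0)$ is a good coloring with at most $k$ colors, so $M(k,0)=f_k$ for $k\ge1$. The upper bound in Theorem~\ref{thm:main} is thus the case $l=0$ of the following statement, which says that limited colors, counted with their weights, are worth no more than the bound allows for free ones.

\begin{theorem}\label{thm:M}
$M(j,l)\le a_{j+l}$ whenever $j+l\ge3$.
\end{theorem}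

Together with Proposition~\ref{prop:lower} and $f_2=r$, this proves Theorem~\ref{thm:main}.

Every nonempty subset $Q$ of a configuration is a configuration with the same $F$, $L$ and weights, and a free color that does not occur in $Q$ may be deleted from $F$. The next lemma is the mechanism described above. The conditions of Definition~\ref{def:config} concern one color at a time, so it may be applied to two colors at once.

\begin{lemma}\label{lem:absorb}
Let $Q,Z$ be disjoint nonempty subsets of a configuration such that all edges between $Q$ and $Z$ have the free color $c$.
\begin{itemize}
\item[(a)] If $|Z|\ge t+1$, then $Q$ contains no $c$-edge, so $c$ may be deleted from $F$ on $Q$.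
\item[(b)] If $|Z|\le t$, then $Q$ is a configuration when $c$ is moved from $F$ to $L$ with weight $b_c=|Z|$.
\end{itemize}
\end{lemma}

\begin{proof}
Every vertex of $Z$ is a common $c$-neighbor of every $c$-edge inside $Q$. So such an edge has at most $t-|Z|$ common $c$-neighbors in $Q$, and none exists if $|Z|>t$. For $u\in Q$ and $z\in Z$, every $c$-neighbor of $u$ in $Q$ is a common $c$-neighbor of the $c$-edge $uz$, so $u$ has at most $t$ of them.
\end{proof}

Configurations with at most one free color, or with at most two colors, can be bounded directly.

\begin{lemma}\label{lem:basic}
\begin{itemize}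
\item[(a)] In type $(0,l)$, $|A|\le lt+1$. Hence $M(0,l)\le2lt+1$.
\item[(b)] In type $(1,l)$, $|A|\le(2l+1)t+2$. Hence $M(1,2)\le7t+2$.
\item[(c)] $M(1,0)\le t+2$ and $M(0,1)\le t+2$.
\item[(d)] $M(2,0)=r$ and $M(1,1)\le r$.
\end{itemize}
\end{lemma}

\begin{proof}
Let $n=|A|$.

(a) All $n-1$ edges at a vertex have limited colors, so $n-1\le lt$.

(b) If the free color does not occur, (a) applies. Otherwise let $uv$ be an edge of the free color. At most $2lt$ vertices are joined to $u$ or $v$ in a limited color, and all other vertices of $A\setminus\{u,v\}$ count toward the codegree of $uv$. So $n-2-2lt\le t$. For $l=2$ the value is at most $(5t+2)+2t$.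

(c) The first bound is (b) with $l=0$. In type $(0,1)$, $A$ is a clique in the limited color, of weight $b$ say. If $n=1$, the value is $1+b\le t+1$. If $n\ge2$, an edge has codegree $n-2\le t-b$, so $n+b\le t+2$.

(d) $M(2,0)=f_2=r$. For type $(1,1)$ we turn the weight back into vertices. Let $1$ be limited with weight $b$ and let $2$ be free. Add a set $B$ of $b$ new vertices, join it to $A$ in color $1$, and give the edges inside $B$ color $2$. A $1$-edge inside $A$ now has codegree at most $(t-b)+b$. For $u\in A$ and $y\in B$, the common $1$-neighbors of $u$ and $y$ are the $1$-neighbors of $u$ in $A$, at most $t$ in number. A $2$-edge inside $B$ has codegree $b-2<t$, and $2$-edges inside $A$ keep their codegrees. So the $2$-coloring of $A\cup B$ is good, and $n+b\le r$.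
\end{proof}

The proof of (d) uses both conditions on a limited color, and it needs the free color to fill in $B$. No such argument is available for type $(0,2)$, which is treated separately below through (a).

\section{The recursion}\label{sec:rec}

We now run the argument of Example~\ref{ex:triangle} for configurations. At each step Lemma~\ref{lem:absorb} either deletes a color or turns a free color into a limited one, so the pair (number of colors, number of free colors) decreases lexicographically. A limited color cannot be converted a second time, and need not be: its degrees are at most $t$, so it can only join small sets. The alternatives labeled A come from two parts, those labeled B from four or more.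

\begin{lemma}\label{lem:rec}
Let $A$ be a configuration of type $(j,l)$ with total weight $\sigma$. At least one of the following holds.
\begin{itemize}
\item[(A1)] $\operatorname{val}(A)\le(l+2)t+1$.
\item[(A2)] $j\ge1$ and $\operatorname{val}(A)\le2M(j-1,l)$.
\item[(A3)] $j\ge1$, $t\ge1$ and $\operatorname{val}(A)\le M(j-1,l+1)$.
\item[(B1)] $A$ has a minimal Gallai partition with at least four parts, all of size at most $t$, and $|A|\le9t$.
\item[(B2)] $j\ge2$, $t\ge1$ and $\operatorname{val}(A)\le M(j-2,l+2)$.
\item[(B3)] $j\ge2$ and $\operatorname{val}(A)\le|P|+\sigma+\max\{4|P|,6t\}$ for a subset $P\subset A$ that, with the same limited colors and weights, is a configuration of type $(j-2,l)$.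
\item[(B4)] $j\ge2$, $t\ge1$ and $\operatorname{val}(A)\le M(j-2,l+1)+\max\{M(j-2,l+1),\,2M(j-2,l),\,3t\}$.
\end{itemize}
\end{lemma}

\begin{proof}
If $|A|=1$, then $\operatorname{val}(A)\le1+lt$ and (A1) holds. Otherwise fix a minimal Gallai partition and apply Lemma~\ref{lem:minimal}. Call a nonempty set \emph{small} if it has at most $t$ elements and \emph{large} otherwise; small sets exist only if $t\ge1$.

\medskip\noindent\emph{Two parts $A_1,A_2$ with $|A_1|\ge|A_2|$ and cross color $c$.} If $c$ is limited, a vertex of one part is a $c$-neighbor of the whole other part, so both parts are small and $\operatorname{val}(A)\le2t+lt$: this is (A1). Let $c$ be free. If $A_2$ is large, so is $A_1$; by Lemma~\ref{lem:absorb}(a) both parts are configurations of type $(j-1,l)$, and $\operatorname{val}(A)\le(|A_1|+\sigma)+(|A_2|+\sigma)$ gives (A2). If $A_2$ is small, then by Lemma~\ref{lem:absorb}(b) $A_1$ is a configuration of type $(j-1,l+1)$ and value $|A_1|+\sigma+|A_2|=\operatorname{val}(A)$: this is (A3).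

\medskip\noindent\emph{At least four parts, cross colors $1$ and $2$.} If all parts are small, Lemma~\ref{lem:count} gives $|A|\le4t+5t$, and (B1) holds. Otherwise a largest part $P$ is large. For $i=1,2$ let $N_i$ be the union of the parts joined to $P$ in color $i$. Both sets are nonempty by Lemma~\ref{lem:minimal}, and
\[
\operatorname{val}(A)=|P|+|N_1|+|N_2|+\sigma .
\]
Vertices of $N_i$ have $i$-degree at least $|P|>t$, so both cross colors are free and $j\ge2$. By Lemma~\ref{lem:absorb}(a) with $Z=P$, the set $N_i$ contains no $i$-edge. Hence the parts inside $N_1$ are pairwise joined in color $2$, and the parts inside $N_2$ in color $1$. This bounds $N_i$ when it has many parts: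
\begin{equation}\label{eq:three}
\text{if $N_i$ consists of at least three parts, then $|N_i|\le3t$.}
\end{equation}
Indeed, the two smallest parts $Y,Y'$ of $N_i$ contain together at most two thirds of $N_i$, and every vertex of $N_i\setminus(Y\cup Y')$ counts toward the codegree of an edge between $Y$ and $Y'$; so $|N_i|/3\le t$.

If $N_1$ and $N_2$ are small, Lemma~\ref{lem:absorb}(b) makes $P$ a configuration of type $(j-2,l+2)$, with $b_1=|N_1|$ and $b_2=|N_2|$, whose value is $\operatorname{val}(A)$. This is (B2).

If $N_1$ and $N_2$ are large, $P$ contains neither color $1$ nor color $2$ and has type $(j-2,l)$. Each $N_i$ either satisfies \eqref{eq:three} or consists of at most two parts, each no larger than $P$. So $|N_i|\le\max\{2|P|,3t\}$, and (B3) holds.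

In the remaining case we may assume, by exchanging the names of the colors, that $N_1$ is small and $N_2$ is large. Then $P$ contains no $2$-edge and color $1$ becomes limited on $P$ with weight $|N_1|$, so $|P|+|N_1|+\sigma\le M(j-2,l+1)$. It remains to bound $|N_2|$ by the maximum in (B4). Recall that color $2$ does not occur in $N_2$.
\begin{itemize}
\item If $N_2$ has at least three parts, use \eqref{eq:three}.
\item If $N_2$ is a single part $Q$, let $W$ be the set of vertices outside $Q$ joined to $Q$ in color $1$. It is nonempty by Lemma~\ref{lem:minimal}, and it lies in $N_1$ because $P$ is joined to $Q$ in color $2$; so $W$ is small. By Lemma~\ref{lem:absorb}(b), $Q$ is a configuration of type $(j-2,l+1)$, and $|Q|\le M(j-2,l+1)$.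
\item If $N_2$ consists of two parts $Q,Q'$ with $|Q|\ge|Q'|$, they are joined in color $1$. If $Q'$ is large, neither part contains a $1$-edge, both have type $(j-2,l)$, and $|N_2|\le2M(j-2,l)$. If $Q'$ is small, $Q$ has type $(j-2,l+1)$ with $b_1=|Q'|$, and $|Q|+|Q'|\le M(j-2,l+1)$.\qedhere
\end{itemize}
\end{proof}

Alternative (B1) is the only one that is neither recursive nor always sufficient. In type $(2,1)$ it gives $\operatorname{val}(A)\le9t+b$ with $b$ up to $t$, and we need $9t+2$. This is the type of the set $U$ in Lemma~\ref{lem:nine} after $\{y,y'\}$ has been absorbed (for $t\ge2$), with $|U|=9t$ and $b=2$. The point to prove is that order close to $9t$ needs a part of size close to $t$ that is a clique in the limited color, and such a clique forces the weight to be small.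

\begin{lemma}\label{lem:small}
A configuration $A$ of type $(2,1)$ that satisfies (B1) has value at most $9t+2$.
\end{lemma}

\begin{proof}
Let $1$ be the limited color, $b\le t$ its weight, $2$ and $3$ the free colors, and $n=|A|$. Here $t\ge1$. Fix the partition in (B1); both of its cross colors occur.

Suppose first that $1$ is a cross color; say the other one is $2$. Let $uv$ be a cross edge of color $2$. At most $2t$ vertices lie in the parts of $u$ and $v$, at most $2t$ are $1$-neighbors of $u$ or $v$, and all others are common $2$-neighbors. So $n-4t\le t$, and the value is at most $6t$.

Now let the cross colors be $2$ and $3$, and let $X$ be a part of the largest size $s\le t$. By Lemma~\ref{lem:count}, $n\le4t+5s$. If $s=1$, the value is at most $5t+5\le9t+2$. If $s\ge2$ and all edges in $X$ have color $1$, then an edge of $X$ has codegree at least $s-2$, so $b\le t+2-s$ and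
\[
n+b\le4t+5s+(t+2-s)=5t+2+4s\le9t+2 .
\]
Otherwise $X$ contains an edge $e$ of a free color, say $2$. Let $W$ and $Y$ be the sets of vertices outside $X$ joined to $X$ in colors $2$ and $3$; both are unions of parts. All vertices of $W$ count toward the codegree of $e$, so $|W|\le t$. For $y\in Y$ and $u\in X$, every $3$-neighbor of $y$ in $Y$ counts toward the codegree of the $3$-edge $uy$, so $y$ has at most $t$ $3$-neighbors in $Y$. If two parts inside $Y$ are joined in color $2$, take an edge $yy'$ between them. At most $2t$ vertices lie in these two parts, at most $2t$ vertices of $Y$ are $3$-neighbors of $y$ or $y'$, and all other vertices of $Y$ are common $2$-neighbors. So $|Y|\le5t$. If no two parts inside $Y$ are joined in color $2$, a vertex $y\in Y$ is a $3$-neighbor of all vertices of $Y$ outside its own part, and $|Y|\le2t$. In both cases $n\le t+t+5t$, and the value is at most $8t$.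
\end{proof}

The displayed inequality is where the number $9m-7$ enters the upper bound; the set $U$ attains it with $s=t$ and $b=2$.

\section{The induction}\label{sec:induction}

\begin{proof}[Proof of Theorem~\ref{thm:M}]
Let $k=j+l\ge3$. We use induction on $k$ and, for fixed $k$, on $j$. The recursion refers to types with $k-1$ and $k-2$ colors, which for small $k$ lie outside the range of the theorem. The following estimates cover all cases:
\begin{equation}\label{eq:half}
M(j',l')\le\tfrac12a_k\quad\text{if }j'+l'=k-1,\qquad M(j',l')\le\tfrac14a_k\quad\text{if }j'+l'=k-2 .
\end{equation}
For types with at least three colors, \eqref{eq:half} follows from the induction hypothesis and Lemma~\ref{lem:ak}(a). For types with two colors, Lemma~\ref{lem:basic} gives $2M(2,0),\,2M(1,1)\le2r\le a_3$ and $2M(0,2)\le8t+2\le a_3$; hence $M(j',l')\le\frac12a_3\le\frac14a_4$, as needed for $k=3$ and $k=4$. Types with one color occur only for $k=3$, and there $4(t+2)\le2r\le a_3$ by Lemmas~\ref{lem:basic}(c) and~\ref{lem:two}(d).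

If $j=0$, then $M(0,k)\le2kt+1\le a_k$ by Lemmas~\ref{lem:basic}(a) and~\ref{lem:ak}(b). Let $j\ge1$, and let $A$ be a configuration of type $(j,l)$. We show $\operatorname{val}(A)\le a_k$ in each alternative of Lemma~\ref{lem:rec}, using $a_k\ge9t+2$ freely.

(A1) The value is at most $(k+2)t+1\le2kt+1\le a_k$.

(A2) The value is at most $2\cdot\frac12a_k$ by \eqref{eq:half}.

(A3), (B2) The types $(j-1,l+1)$ and $(j-2,l+2)$ have $k$ colors and fewer free colors, so induction on $j$ applies.

(B1) The value is at most $(9+l)t$. For $k\ge4$ this is at most $a_k$ by Lemma~\ref{lem:ak}(b). For $k=3$ there are three types with $j\ge1$. In type $(3,0)$ the value is at most $9t$; in type $(2,1)$ it is at most $9t+2$ by Lemma~\ref{lem:small}; in type $(1,2)$ it is at most $7t+2$ by Lemma~\ref{lem:basic}(b).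

(B3) Put $\mu=M(j-2,l)$, so $|P|+\sigma\le\mu\le\frac14a_k$. If the maximum in (B3) is $6t$, the value is at most $\frac14a_k+6t\le a_k$, because $8t\le a_k$. Otherwise the value is at most $5|P|+\sigma\le5\mu$. For $k\ge5$, induction gives $5\mu\le5a_{k-2}=a_k$. For $k=3$, Lemmas~\ref{lem:basic}(c) and~\ref{lem:ak}(c) give $5\mu\le5(t+2)\le a_3$. For $k=4$, if $P$ has type $(2,0)$ or $(1,1)$, then $5\mu\le5r\le a_4$. If $P$ has type $(0,2)$, the bound $5\mu\le20t+5$ is too weak, and we use that the weight is counted only once: $t\ge1$, $|P|\le2t+1$ and $\sigma\le2t$, so $5|P|+\sigma\le12t+5\le18t+4\le a_4$.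

(B4) By \eqref{eq:half}, $M(j-2,l+1)\le\frac12a_k$ and $2M(j-2,l)\le\frac12a_k$; also $3t\le\frac12a_k$. So the value is at most $\frac12a_k+\frac12a_k$.
\end{proof}

\section{When the conjectured formula holds}\label{sec:when}

\begin{proof}[Proof of Corollary~\ref{cor:when}]
Formula \eqref{eq:conj} predicts $5^{(k-3)/2}\cdot2r+1$ for odd $k$ and $5^{(k-4)/2}\cdot5r+1$ for even $k\ge4$. By Theorem~\ref{thm:main} it holds exactly when the maximum there is attained by its first term. This gives both equivalences.

(a) The failures are Theorem~\ref{thm:false}. For $m=1,2,3,4,6,7,9$ the number $4m+1$ is one of the prime powers $5,9,13,17,25,29,37$, so $2r\ge8m+2\ge9m-7$ by Lemma~\ref{lem:two}(c) and $m\le9$. For $m=5$ the condition reads $2(R-1)\ge38$.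

(b) By Lemma~\ref{lem:two}(c), a prime power $q\equiv1\pmod4$ gives $5r\ge5q\ge18m-14$ for all $m$ with
\begin{equation}\label{eq:range}
\frac{q-1}4\le m\le\frac{5q+14}{18}.
\end{equation}
If $q=4m+1$ is a prime power, \eqref{eq:range} holds, since $20m+19\ge18m$. The ranges \eqref{eq:range} for the following prime powers cover $1\le m\le55$.
\begin{center}
\begin{tabular}{c|ccccccccc}
$q$&5&13&17&25&29&37&49&61&73\\ \hline
$m$&1--2&3--4&4--5&6--7&7--8&9--11&12--14&15--17&18--21
\end{tabular}

\smallskip
\begin{tabular}{c|cccccccc}
$q$&89&101&113&125&137&157&181&197\\ \hline
$m$&22--25&25--28&28--32&31--35&34--38&39--44&45--51&49--55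
\end{tabular}
\end{center}
Finally, by the prime number theorem for arithmetic progressions, the number of primes $q\equiv1\pmod4$ up to $y$ is asymptotic to $y/(2\log y)$. So for all large $m$ there is such a prime with $0.95(4m+1)\le q\le4m+1$, and $5r\ge5q\ge19m>18m-14$.
\end{proof}

\begin{remark}
Lemma~\ref{lem:two} does not decide two cases at the edge of this argument. For $m=5$ it gives $17\le r\le20$, since $17$ is prime and $21$ is not a sum of two squares, while part (a) asks whether $r\ge19$. For $m=56$ the best Paley order is $197$, because $201=3\cdot67$, $205=5\cdot41$, $209=11\cdot19$, $213=3\cdot71$, $217=7\cdot31$, $221=13\cdot17$ and $225=3^2\cdot5^2$ are not prime powers, and $5\cdot197=985<994=18\cdot56-14$.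
\end{remark}

\begin{thebibliography}{9}

\bibitem{Belevitch} Belevitch, 1950.

\bibitem{Gallai} Gallai, 1967.

\bibitem{GS} Gy\'arf\'as and Simonyi, 2004.

\bibitem{RS} Rousseau and Sheehan, \emph{J. Graph Theory} 2 (1978).

\bibitem{vLS} van Lint and Seidel, 1966.

\end{thebibliography}
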